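
\newtheorem{theorem}{Theorem}
\newtheorem{lemma}[theorem]{Lemma}
\newtheorem{proposition}[theorem]{Proposition}
\newtheorem*{conjecture}{Conjecture}

\title{The saddle structure of the multidimensional Fuller system}


\begin{abstract}
The Fuller problem of order $k$ asks to minimize $\frac12\int_0^\infty x_1^2\,dt$ subject to $x_1^{(k)}=u\in[\beta,1]$, where $\beta<0$. Its extremals solve a discontinuous, homogeneous Hamiltonian system on $\mathbb R^{2k}$. We prove the conjecture that for all $k\ge2$ and $\beta<0$ this system is a saddle: there are two $k$-dimensional integral varieties $\mathfrak N^{+}$ and $\mathfrak N^-$, containing chattering trajectories, whose trajectories reach the origin in finite forward, respectively backward, time, and every other trajectory tends to $\mathfrak N^-$ as $t\to\infty$ and to $\mathfrak N^+$ as $t\to-\infty$ in the angular metric of the symmetry group. The tool is the quadratic form $\langle\psi,x\rangle$ (adjoint times state). It is a strict Lyapunov function and, since the optimal control problem is convex, it is also monotone along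 differences of solutions. We further show that the varieties are unique, that they are Lipschitz graphs, and that $\mathfrak N^+$ carries the optimal synthesis; we classify the chattering trajectories, bound the rate of convergence, and show that the conjecture fails for $0\le\beta<1$.
\end{abstract}

\section{The Fuller system}\label{sec:intro}

\subsection{From the control problem to the system}
Let $k\ge2$ be an integer and $\beta<0$ a real number; both are fixed throughout, except where another range is stated. Consider a chain of $k$ integrators that is to be steered so that $x_1$ stays small in mean square: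
\begin{equation}\label{eq:fuller}
\tfrac12\int_0^\infty x_1^2\,dt\to\min,\qquad \dot x_i=x_{i+1}\ (1\le i<k),\quad \dot x_k=u,\quad u(t)\in[\beta,1].
\end{equation}
The maximum principle attaches to an optimal $x$ an adjoint function $\psi=(\psi_1,\dots,\psi_k)$ with
\begin{equation}\label{eq:adjoint}
\dot\psi_1=x_1,\qquad \dot\psi_i=-\psi_{i-1}\ (2\le i\le k),\qquad u(t)\ \text{maximizes}\ v\mapsto\psi_k(t)\,v\ \text{over } v\in[\beta,1].
\end{equation}
(We use this only as motivation; what is needed is derived below.) The $2k$ unknowns form a single chain. Put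
\begin{equation}\label{eq:coords}
z_j=(-1)^{k+j}\psi_{k+1-j},\qquad z_{k+i}=x_i\qquad(1\le i,j\le k).
\end{equation}
Then $\dot z_j=(-1)^{k+j+1}\psi_{k-j}=z_{j+1}$ for $j<k$ and $\dot z_k=\dot\psi_1=x_1=z_{k+1}$. Since $\psi_k=(-1)^{k+1}z_1$, the maximum condition says that $u=1$ where $(-1)^kz_1<0$ and $u=\beta$ where $(-1)^kz_1>0$. So \eqref{eq:fuller} and \eqref{eq:adjoint} become
\begin{equation}\label{eq:sys}
\dot z_1=z_2,\ \dots,\ \dot z_{2k-1}=z_{2k},\qquad \dot z_{2k}=\begin{cases}1&\text{if }(-1)^kz_1<0,\\ \beta&\text{if }(-1)^kz_1>0.\end{cases}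
\end{equation}
We write $z=(\psi,x)$ whenever convenient; \eqref{eq:coords} is a signed permutation of coordinates, hence an isometry.

\medskip\noindent\textbf{Solutions and trajectories.}
Let $U(z_1)$ be $\{1\}$, $\{\beta\}$ or $[\beta,1]$ according as $(-1)^kz_1$ is negative, positive or zero. A \emph{solution} is an absolutely continuous $z$ on an interval with
\[
\dot z_i=z_{i+1}\ (i<2k),\qquad \dot z_{2k}=u(t)\in U(z_1(t))\quad\text{for a.e. }t,
\]
that is, a solution in the sense of Filippov; $u$ is its \emph{control}. Equivalently, $\dot x_i=x_{i+1}$ $(i<k)$, $\dot x_k=u$, and \eqref{eq:adjoint} holds. Since $0\in[\beta,1]$, the function $z\equiv0$ is a solution. Lemma~\ref{lem:unique} will show that through a point $z_0\neq0$ at time $0$ there passes exactly one nonvanishing solution on a maximal interval $(a,b)\ni0$, that it satisfies \eqref{eq:sys} almost everywhere, and that it tends to $0$ at any finite endpoint of $(a,b)$. Continue it by $0$ outside $(a,b)$. The result is a solution on $\mathbb R$, denoted $\varphi^t(z_0)$. It and its time shifts are called \emph{trajectories},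 and trajectories that differ by a time shift are not distinguished when we count them. We also put $\varphi^t(0)=0$; this trivial trajectory is excluded from all statements about trajectories. An \emph{integral variety} is a union of trajectories; adding or removing the equilibrium $0$ is immaterial. A \emph{switch} is an instant at which $z_1$ changes sign. A trajectory is \emph{chattering} if its switches accumulate at a finite time.

\medskip\noindent\textbf{Symmetry and angular metric.}
If time is given weight $1$, then $z_i$ has weight $2k+1-i$. Put $(\mathfrak g_\lambda z)_i=\lambda^{2k+1-i}z_i$ for $\lambda>0$; if $z(t)$ is a solution, so is $\mathfrak g_\lambda(z(t/\lambda))$, and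
\begin{equation}\label{eq:equivariance}
\varphi^t(\mathfrak g_\lambda z)=\mathfrak g_\lambda\varphi^{t/\lambda}(z).
\end{equation}
Let
\[
\rho(z)=\sum_{i=1}^{2k}|z_i|^{2/(2k+1-i)},\qquad \lambda(z)=\rho(z)^{1/2},\qquad S=\{\rho=1\},\qquad \pi(z)=\mathfrak g_{1/\lambda(z)}z\ \ (z\ne0).
\]
Then $\rho(\mathfrak g_\mu z)=\mu^2\rho(z)$, so $\lambda(\mathfrak g_\mu z)=\mu\lambda(z)$, and $\pi(z)$ is the only point of $S$ on the $\mathfrak g$-orbit of $z$. Moreover $|z_i|\le\lambda(z)^{2k+1-i}$, and $S$ is compact. The \emph{angular metric} is the distance $d(z,w)=|\pi(z)-\pi(w)|$ between the orbits of nonzero points $z,w$. A trajectory $z(t)$ \emph{tends to} a set $\mathfrak N$ in this metric, as $t\to\pm\infty$, if $\operatorname{dist}\bigl(\pi(z(t)),\pi(\mathfrak N\setminus\{0\})\bigr)\to0$.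

\subsection{The conjecture and the main theorem}
The system is unchanged if time is reversed and the signs of the even coordinates are flipped, as \eqref{eq:reversal} will show. So the set of points driven to the origin and the set of points emanating from it are mirror images, and if together they are to span a saddle in $\mathbb R^{2k}$, each must have dimension $k$. For a smooth Hamiltonian equilibrium one would linearize. Here the equilibrium lies on the discontinuity surface $z_1=0$, there is no linearization, and homogeneity has to take its place. The following conjecture was stated in \cite{book}. There, ``with chattering trajectories'' means that the varieties contain such trajectories, not that they consist only of them.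

\begin{conjecture}
There exist two $k$-dimensional integral varieties $\mathfrak N^+$ and $\mathfrak N^-$ of system \eqref{eq:sys} with chattering trajectories such that the trajectories in $\mathfrak N^+$ approach the origin as time is increasing while the trajectories in $\mathfrak N^-$ approach it as time is decreasing. All other trajectories of \eqref{eq:sys} tend to $\mathfrak N^-$ as $t\to\infty$ and to $\mathfrak N^+$ as $t\to-\infty$ in the ``angular'' metric generated by the orbits of the group $\mathfrak g_\lambda$.
\end{conjecture}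

For $k=3$, $\beta=-1$ the existence of two three-dimensional integral varieties $\mathfrak N^\pm$, each filled by trajectories through the origin, is known. The variety $\mathfrak N^+$ contains chattering trajectories that reach the origin in finite time, and also two trajectories with constant controls $1$ and $-1$ that reach the origin without switches; $\mathfrak N^-$ has the same structure with time reversed.

\begin{theorem}\label{thm:main}
The conjecture is true for every $k\ge2$ and every $\beta<0$. More precisely, put
\[
\mathfrak N^{\pm}=\{0\}\cup\{z_0\ne0:\ \varphi^t(z_0)\to0\ \text{as}\ t\to\pm\infty\}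
\]
(arrival in finite time included). Then $\mathfrak N^\pm$ are closed $k$-dimensional integral varieties, each the graph of a continuous map $\mathbb R^k\to\mathbb R^k$, and both contain chattering trajectories. Trajectories in $\mathfrak N^+$ reach the origin in finite time as $t$ increases, those in $\mathfrak N^-$ as $t$ decreases. Every trajectory $z(t)$ outside $\mathfrak N^+\cup\mathfrak N^-$ is nonzero for all $t\in\mathbb R$, and
\begin{equation}\label{eq:angular}
\operatorname{dist}\bigl(\pi(z(t)),\pi(\mathfrak N^-\setminus\{0\})\bigr)\xrightarrow[t\to+\infty]{}0,\qquad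
\operatorname{dist}\bigl(\pi(z(t)),\pi(\mathfrak N^+\setminus\{0\})\bigr)\xrightarrow[t\to-\infty]{}0.
\end{equation}
\end{theorem}

\noindent\textbf{Idea of the proof.} Let
\begin{equation}\label{eq:V}
V(z)=\langle\psi,x\rangle=\sum_{j=1}^k(-1)^{k+j}z_jz_{2k+1-j}.
\end{equation}
This form increases strictly along nonzero solutions, is negative on $\mathfrak N^+\setminus\{0\}$ and positive on $\mathfrak N^-\setminus\{0\}$, and one-sided bounds on $V$ alone force convergence to the origin. Because the cost in \eqref{eq:fuller} is convex and the dynamics are linear, $V(z-\tilde z)$ is also nondecreasing for any two solutions. This makes $\mathfrak N^+$ a graph over a subset of the $x$-space, and solving \eqref{eq:fuller} on long finite intervals shows that this subset is the whole space. The angular convergence is a ``blow-down'': seen from a late time and rescaled to unit size, the initial point of a trajectory is crushed to the origin. In the limit one sees a solution that either leaves the origin at a finite time or has $V\ge0$ in the whole past; in both cases it belongs to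 $\mathfrak N^-$.

Beyond Theorem~\ref{thm:main} we determine all chattering trajectories and prove that $\mathfrak N^\pm$ are unique (Theorem~\ref{thm:class}). We show that $\mathfrak N^+$ is the optimal synthesis and that $\mathfrak N^\pm$ are Lipschitz graphs (Theorems~\ref{thm:synthesis} and~\ref{thm:lip}), and we give growth and convergence rates (Theorems~\ref{thm:growth} and~\ref{thm:rate}). Proposition~\ref{prop:beta} shows that $\beta<0$ is necessary.

\section{Two small cases by hand}\label{sec:small}

\subsection{$k=1$: the saddle}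
For $k=1$ there is no chattering, but everything else is already visible. Here $\psi_1=z_1$, $x_1=z_2$, and
\[
\dot z_1=z_2,\qquad \dot z_2=1\ \text{if }z_1>0,\qquad \dot z_2=\beta\ \text{if }z_1<0 .
\]
In the right half-plane the trajectories lie on parabolas $z_1=\frac12z_2^2+c$, in the left half-plane on $z_1=\frac1{2\beta}z_2^2+c$. The points that are driven into the origin form the curve
\[
\mathfrak N^+=\{z_1=\tfrac12z_2^2,\ z_2\le0\}\cup\{z_1=\tfrac1{2\beta}z_2^2,\ z_2\ge0\},
\]
a graph over the $z_2$-axis; $\mathfrak N^-$ is its mirror image under $z_2\mapsto-z_2$ (Figure~\ref{fig:k1}).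

\begin{figure}[ht]
\centering
\begin{tikzpicture}[scale=1.05]
\draw[->,gray] (-3.3,0)--(3.3,0) node[right]{$z_1$};
\draw[->,gray] (0,-2.5)--(0,2.6) node[above]{$z_2$};
\draw[very thick,<-] plot[domain=1:2.3,samples=30] ({-(\x)*(\x)/2},{\x});
\draw[very thick] plot[domain=0:1,samples=30] ({-(\x)*(\x)/2},{\x});
\draw[very thick,->] plot[domain=-2.3:-1,samples=30] ({(\x)*(\x)/2},{\x});
\draw[very thick] plot[domain=-1:0,samples=30] ({(\x)*(\x)/2},{\x});
\draw[very thick,dashed,->] plot[domain=0:2.3,samples=40] ({(\x)*(\x)/2},{\x});
\draw[very thick,dashed,<-] plot[domain=-2.3:0,samples=40] ({-(\x)*(\x)/2},{\x});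
\draw[->] plot[domain=-1.9:1.9,samples=40] ({(\x)*(\x)/2+0.9},{\x});
\draw[<-] plot[domain=-1.9:1.9,samples=40] ({-(\x)*(\x)/2-0.9},{\x});
\draw plot[domain=1.1:2.3,samples=30] ({(1.21-(\x)*(\x))/2},{\x});
\draw[->] plot[domain=1.1:2.3,samples=30] ({((\x)*(\x)-1.21)/2},{\x});
\draw plot[domain=-2.3:-1.1,samples=30] ({((\x)*(\x)-1.21)/2},{\x});
\draw[<-] plot[domain=-2.3:-1.1,samples=30] ({(1.21-(\x)*(\x))/2},{\x});
\node at (-3.05,2.35) {$\mathfrak N^+$};
\node at (3.05,-2.35) {$\mathfrak N^+$};
\node at (3.05,2.35) {$\mathfrak N^-$};
\node at (-3.05,-2.35) {$\mathfrak N^-$};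
\end{tikzpicture}
\caption{Phase portrait for $k=1$, $\beta=-1$. Solid thick: the curve $\mathfrak N^+$, whose two branches run into the origin in finite time. Dashed: the curve $\mathfrak N^-$, whose branches leave the origin. Every other trajectory (thin) approaches $\mathfrak N^+$ in the past and $\mathfrak N^-$ in the future, up to rescaling by $(z_1,z_2)\mapsto(\lambda^2z_1,\lambda z_2)$.}
\label{fig:k1}
\end{figure}

All other trajectories are of two kinds. Those that do not meet $z_1=0$ are complete parabolas, such as $z_1=\frac12z_2^2+c$ with $c>0$. Those that do meet it cross it once, at some $(0,a)$ with $a\ne0$, and consist of two arcs. In all cases the future part is an arc of the parabola of the adjacent branch of $\mathfrak N^-$, shifted by a constant $c$ in the $z_1$-direction, and the past part is such a shift for $\mathfrak N^+$ (possibly with another constant). Now apply $\mathfrak g_{1/\lambda}$, which is $(z_1,z_2)\mapsto(\lambda^{-2}z_1,\lambda^{-1}z_2)$: the shift becomes $c\lambda^{-2}$ and disappears as $\lambda\to\infty$. This is the blow-down argument.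

For larger $k$ we have no such explicit description, and the Lyapunov function replaces it. Here $V=z_1z_2$ and $\dot V=z_2^2+\max(z_1,\beta z_1)>0$ off the origin, since $\beta<0$. It is negative on the two quadrants containing $\mathfrak N^+$ and positive on those containing $\mathfrak N^-$. A trajectory that tends to $0$ forward must have $V<0$ as long as it is nonzero, and we shall see that, conversely, $V\le0$ for all $t\ge0$ forces the trajectory into the origin.

\subsection{$k=2$: a chattering trajectory}
For $k=2$ the form is $V=z_2z_3-z_1z_4$, the control is $u=1$ for $z_1<0$ and $u=\beta$ for $z_1>0$, and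
\[
\dot V=z_3^2+z_2z_4-z_2z_4-z_1u=z_3^2+\max(-z_1,-\beta z_1).
\]
Take $\beta=-1$, so that $z\mapsto-z$ is a symmetry too, and look for a self-similar trajectory: an arc with $z_1>0$ on $(0,1)$, starting at $z(0)=(0,a,b,c)$ and ending at $z(1)=-\mathfrak g_qz(0)=(0,-q^3a,-q^2b,-qc)$ for some $q\in(0,1)$. On this arc $u=-1$, hence $z_1(t)=at+\frac b2t^2+\frac c6t^3-\frac1{24}t^4$, and the conditions at $t=1$ are
\[
c-1=-qc,\quad b+c-\tfrac12=-q^2b,\quad a+b+\tfrac c2-\tfrac16=-q^3a,\quad a+\tfrac b2+\tfrac c6-\tfrac1{24}=0.
\]
The first three give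
\[
c=\frac1{1+q},\qquad b=\frac{q-1}{2(1+q)(1+q^2)},\qquad a=\frac{q^2-3q+1}{6(1+q^2)(1+q^3)},
\]
and the fourth then reads $4(q^2-3q+1)=(q^3-3q^2-5q+3)(q^2-q+1)$, that is,
\[
(q-1)(q^4-3q^3-4q^2-3q+1)=0 .
\]
With $s=q+1/q$ the quartic becomes $s^2-3s-6=0$, so $s=\frac{3+\sqrt{33}}2\approx4.37$, and $q\approx0.242$ is the root in $(0,1)$. Since $s>3+\frac13$ we have $q<\frac13$, and since $s>3$ we have $a>0$. It remains to check that $z_1>0$ on $(0,1)$. By the fourth condition,
\[
z_1(t)=t(1-t)g(t),\qquad g(t)=a+\alpha t+\tfrac1{24}t^2,\qquad \alpha=\tfrac1{24}-\tfrac c6 .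
\]
For $t\le1$ we have $g'(t)\le\alpha+\frac1{12}=\frac{3q-1}{24(1+q)}<0$, while $g(1)=-\dot z_1(1)=-z_2(1)=q^3a>0$. So $g>0$ on $[0,1]$.

Thus the arc is part of a trajectory, which continues by the arcs $(-1)^n\mathfrak g_{q^n}$ of the first one, of lengths $q,q^2,\dots$. It switches infinitely often and reaches the origin at time $1/(1-q)$: it is a chattering trajectory in $\mathfrak N^+$. At its starting point $V=ab<0$, as it must be. The root $1/q$ of the palindromic quartic gives the mirror trajectory in $\mathfrak N^-$.

\section{Solutions: uniqueness, growth, compactness}\label{sec:solutions}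

Put $K=\max(1,|\beta|)$ and $m=\min(1,|\beta|)>0$.

\begin{lemma}\label{lem:unique}
Let $z$ be a solution.
\begin{enumerate}
\item[(i)] At times where $z\ne0$, the zeros of $z_1$ are isolated. In particular $z$ satisfies \eqref{eq:sys} almost everywhere where it is nonzero, and switches can accumulate only at a time $t_*$ with $z(t_*)=0$.
\item[(ii)] Through every $z_0\ne0$ at time $0$ there is exactly one nonvanishing solution on a maximal interval $(a,b)\ni 0$; it tends to $0$ at any finite endpoint. Any solution $y$ with $y(0)=z_0$ coincides with $\varphi^t(z_0)$ on the maximal interval around $0$ where $y\ne0$.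
\end{enumerate}
\end{lemma}

\begin{proof}
Let $z(t_0)\neq0$ and let $j$ be minimal with $z_j(t_0)\ne0$. Since $z_1\in C^{2k-1}$ with $z_1^{(i)}=z_{i+1}$ for $i\le 2k-1$, Taylor's formula gives
\[
z_1(t)=z_j(t_0)\frac{(t-t_0)^{j-1}}{(j-1)!}+o\bigl(|t-t_0|^{j-1}\bigr).
\]
So $z_1$ has no zero near $t_0$ except possibly $t_0$, which proves (i). Moreover the sign of $z_1$ just before and just after $t_0$, and hence the constant value of $u$ there, is determined by $z(t_0)$. This gives local uniqueness in both time directions. It also gives local existence: the curve obtained by integrating these constants has the prescribed signs, by the same expansion. Local uniqueness propagates along any interval where the solution is nonzero. Finally $|\dot z_{2k}|\le K$, so a solution on a bounded interval is bounded and Lipschitz and has limits at the endpoints. If the limit at a finite endpoint of the maximal interval were nonzero, the solution could be extended. So the limit is $0$.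
\end{proof}

Consequently $\varphi^s(\varphi^t(z_0))=\varphi^{s+t}(z_0)$ whenever $\varphi^t(z_0)\ne0$. Uniqueness does fail at the origin: a solution in the sense of the inclusion may reach $0$ and leave it again. Limits of trajectories could a priori do this, so some statements below are phrased for arbitrary solutions.

\begin{lemma}\label{lem:growth}
There is $C_0=C_0(k,\beta)$ such that $\lambda(z(t))\le C_0\bigl(\lambda(z(0))+|t|\bigr)$ for every solution $z$ on an interval containing $0$ and $t$. In particular, on bounded intervals containing $0$, solutions with bounded initial values $z(0)$ are bounded and Lipschitz, with common constants.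
\end{lemma}

\begin{proof}
By Taylor's formula, with $\lambda=\lambda(z(0))$,
\[
|z_i(t)|\le\sum_{j=i}^{2k}|z_j(0)|\frac{|t|^{j-i}}{(j-i)!}+K|t|^{2k+1-i}\le\sum_{j=i}^{2k}\lambda^{2k+1-j}|t|^{j-i}+K|t|^{2k+1-i}\le(2k+K)(\lambda+|t|)^{2k+1-i}.
\]
Raise this to the power $2/(2k+1-i)$ and sum over $i$.
\end{proof}

\begin{lemma}\label{lem:compact}
Let $z^n$ be solutions on $[0,c_n]$ with $c_n\to c\in(0,\infty]$ and $z^n(0)$ bounded. Then a subsequence converges, uniformly on compact subsets of $[0,c)$, to a solution on $[0,c)$. The same holds on $[-c_n,0]$ and $(-c,0]$.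
\end{lemma}

\begin{proof}
By Lemma~\ref{lem:growth} and the Arzel\`a--Ascoli theorem a subsequence converges locally uniformly to some $z$. Passing to a further subsequence, the controls $u^n$ converge weak-$*$ in $L^\infty_{\rm loc}$ to some $u$. Then $\dot z_i=z_{i+1}$, $\dot z_{2k}=u$, and $u\in[\beta,1]$ a.e., because this convex condition survives weak-$*$ limits. Near a time $t$ with $z_1(t)\ne0$, for large $n$ the functions $z_1^n$ have the sign of $z_1(t)$. So there $u^n$, and hence $u$, is the constant prescribed by \eqref{eq:sys}. Thus $u\in U(z_1)$ a.e.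
\end{proof}

Solutions $z^n$ on $[0,\infty)$ are covered by restricting them to $[0,n]$.

\medskip\noindent\textbf{Reversal.} Let $(Rz)_i=(-1)^{i+1}z_i$. If $z$ is a solution, then so is
\begin{equation}\label{eq:reversal}
w(t)=Rz(-t).
\end{equation}
Indeed $\dot w_i(t)=(-1)^{i}z_{i+1}(-t)=w_{i+1}(t)$ for $i<2k$, while $w_{2k}(t)=-z_{2k}(-t)$ gives $\dot w_{2k}(t)=u(-t)$, and $w_1(t)=z_1(-t)$. The map $R$ is a linear isometry with $R^2=\mathrm{id}$, $\rho\circ R=\rho$, and it commutes with $\mathfrak g_\lambda$ and $\pi$. Directly from the definition,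
\begin{equation}\label{eq:NR}
\mathfrak N^-=R\,\mathfrak N^+ .
\end{equation}
So every statement on $\mathfrak N^+$ and $t\to+\infty$ has a mirror for $\mathfrak N^-$ and $t\to-\infty$.

\section{The Lyapunov form}\label{sec:V}

For $V$ as in \eqref{eq:V}, the weights of $z_j$ and $z_{2k+1-j}$ add up to $2k+1$ and their indices have different parity. Hence
\begin{equation}\label{eq:Vsym}
V(\mathfrak g_\lambda z)=\lambda^{2k+1}V(z),\qquad V(Rz)=-V(z).
\end{equation}

\begin{lemma}\label{lem:identities}
For solutions $z,\tilde z$ with controls $u,\tilde u$, almost everywhere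
\begin{align}
\tfrac d{dt}V(z-\tilde z)&=(x_1-\tilde x_1)^2+(\psi_k-\tilde\psi_k)(u-\tilde u)\ \ge\ (x_1-\tilde x_1)^2,\label{eq:diff}\\
\tfrac d{dt}V(z)&=x_1^2+\max(\psi_k,\beta\psi_k)\ \ge\ m|z_1|.\label{eq:Vdot}
\end{align}
\end{lemma}

\begin{proof}
Let $\Delta$ denote differences. They satisfy $\tfrac{d}{dt}\Delta x_i=\Delta x_{i+1}$ $(i<k)$, $\tfrac{d}{dt}\Delta x_k=\Delta u$, $\tfrac{d}{dt}\Delta\psi_1=\Delta x_1$, $\tfrac{d}{dt}\Delta\psi_i=-\Delta\psi_{i-1}$ $(i\ge2)$, so
\[
\tfrac d{dt}\langle\Delta\psi,\Delta x\rangle=(\Delta x_1)^2-\sum_{i=2}^k\Delta\psi_{i-1}\Delta x_i+\sum_{i=1}^{k-1}\Delta\psi_i\Delta x_{i+1}+\Delta\psi_k\Delta u=(\Delta x_1)^2+\Delta\psi_k\Delta u .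
\]
Since $u$ maximizes $\psi_kv$ and $\tilde u$ maximizes $\tilde\psi_kv$ over $[\beta,1]$,
\[
\Delta\psi_k\Delta u=(\psi_ku-\psi_k\tilde u)+(\tilde\psi_k\tilde u-\tilde\psi_ku)\ge0 .
\]
This is \eqref{eq:diff}. Taking $\tilde z\equiv0$ with $\tilde u\equiv0$ gives $\dot V=x_1^2+\psi_ku$, and $\psi_ku=\max(\psi_k,\beta\psi_k)$ equals $|\psi_k|$ or $|\beta||\psi_k|$ because $\beta<0$; finally $|\psi_k|=|z_1|$.
\end{proof}

The lower bound in \eqref{eq:Vdot} is where the negativity of $\beta$ enters. For $\beta\ge0$ no such bound holds with a positive constant, since for $\psi_k<0$ the term $\max(\psi_k,\beta\psi_k)=\beta\psi_k$ is not positive.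

\begin{lemma}\label{lem:lyap}
\begin{enumerate}
\item[(i)] $V$ is nondecreasing along solutions; if it is constant on an interval of positive length, then $z\equiv0$ there.
\item[(ii)] If $z$ is a solution on $[0,\infty)$ and $V(z(t))$ is bounded above, then $z(t)\to0$ as $t\to\infty$.
\item[(iii)] If $z$ is a solution on $(-\infty,0]$ and $V(z(t))$ is bounded below, then $z(t)\to0$ as $t\to-\infty$.
\end{enumerate}
\end{lemma}

\begin{proof}
(i) If $V$ is constant, \eqref{eq:Vdot} gives $z_1\equiv0$, and all $z_i$ are derivatives of $z_1$.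

(ii) By \eqref{eq:Vdot}, $\int_0^\infty|z_1|\,dt<\infty$. We need to pass from the integral of $z_1$ to pointwise bounds on its derivatives. Let $f\in C^{2k-1}[0,1]$ and let $f^{(2k-1)}$ have Lipschitz constant $K'$. Write $f=p+r$ with $p$ the Taylor polynomial of degree $2k-1$ at $0$; then $|r^{(j)}|\le K'$ on $[0,1]$ for $0\le j\le2k-1$. All norms on polynomials of degree at most $2k-1$ are equivalent, so $\max|p^{(j)}|\le C\int_0^1|p|\le C\bigl(\int_0^1|f|+K'\bigr)$, and therefore
\[
\max_{[0,1]}|f^{(j)}|\le C'\Bigl(\int_0^1|f|+K'\Bigr)\qquad(0\le j\le2k-1),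
\]
with $C'$ depending only on $k$. Apply this to $f(s)=z_1(t+\varepsilon s)$, where $f^{(j)}(0)=\varepsilon^jz_{j+1}(t)$ and $K'=\varepsilon^{2k}K$:
\[
\varepsilon^j|z_{j+1}(t)|\le C'\Bigl(\varepsilon^{-1}\int_t^{t+\varepsilon}|z_1|\,d\sigma+K\varepsilon^{2k}\Bigr).
\]
Let $t\to\infty$: $\limsup|z_{j+1}(t)|\le C'K\varepsilon^{2k-j}$. Since $2k-j\ge1$ and $\varepsilon>0$ is arbitrary, $z_{j+1}(t)\to0$.

(iii) Apply (ii) to $Rz(-t)$ and use \eqref{eq:Vsym}.
\end{proof}

\section{The trajectories through the origin}\label{sec:N}

We now study $\mathfrak N^\pm$, as defined in Theorem~\ref{thm:main}. The next lemma characterizes membership by a one-sided bound on $V$, which is stable under limits.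

\begin{lemma}\label{lem:char}
For $z_0\ne0$ the following are equivalent:
\begin{enumerate}
\item[(a)] $z_0\in\mathfrak N^+$;
\item[(b)] $V(\varphi^t(z_0))\le0$ for all $t\ge0$;
\item[(c)] some solution $y$ on $[0,\infty)$ with $y(0)=z_0$ has $V(y(t))$ bounded above;
\item[(d)] $\varphi^{t_n}(z_0)$ is bounded for some sequence $t_n\to\infty$.
\end{enumerate}
In this case $V(z_0)<0$. Symmetrically, $V>0$ on $\mathfrak N^-\setminus\{0\}$, and if some solution $y$ on $(-\infty,0]$ with $y(0)=z_0$ has $V(y)$ bounded below, then $z_0\in\mathfrak N^-$. In particular $\mathfrak N^+\cap\mathfrak N^-=\{0\}$.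
\end{lemma}

\begin{proof}
(a)$\Rightarrow$(b): $V(\varphi^t(z_0))$ is nondecreasing with limit $V(0)=0$. (b)$\Rightarrow$(c): take $y=\varphi^{t}(z_0)$. (c)$\Rightarrow$(a): if $y$ vanishes somewhere, then by Lemma~\ref{lem:unique}(ii) the trajectory $\varphi^t(z_0)$ reaches $0$ at the first zero of $y$. If $y$ never vanishes, then $y(t)=\varphi^t(z_0)$ for $t\ge0$, and Lemma~\ref{lem:lyap}(ii) applies. (a)$\Rightarrow$(d) is trivial. (d)$\Rightarrow$(c): the monotone function $V(\varphi^t(z_0))$ is bounded along $t_n\to\infty$, hence bounded above on $[0,\infty)$.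

If (b) holds and $V(z_0)\ge0$, then $V(\varphi^t(z_0))=0$ for all $t\ge0$ by monotonicity, so $z_0=0$ by Lemma~\ref{lem:lyap}(i), a contradiction. The statements on $\mathfrak N^-$ follow by reversal.
\end{proof}

\begin{lemma}\label{lem:closed}
$\mathfrak N^+$ is closed, $\mathfrak g_\lambda$-invariant, and a union of complete trajectories. For $z_0\in\mathfrak N^+\setminus\{0\}$ the trajectory $\varphi^t(z_0)$ does not vanish for $t\le0$. The set $\pi(\mathfrak N^+\setminus\{0\})=\mathfrak N^+\cap S$ is compact. The mirrored statements hold for $\mathfrak N^-$.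
\end{lemma}

\begin{proof}
Invariance under $\mathfrak g_\lambda$ is \eqref{eq:equivariance}; it implies $\pi(\mathfrak N^+\setminus\{0\})=\mathfrak N^+\cap S$. Let $z_0\in\mathfrak N^+\setminus\{0\}$. For $t\le0$ we have $V(\varphi^t(z_0))\le V(z_0)<0$, so $\varphi^t(z_0)\neq0$; its forward trajectory is that of $z_0$ up to a time shift, so $\varphi^t(z_0)\in\mathfrak N^+$. For $t\ge0$ this is clear.

Let $z^n\in\mathfrak N^+$ with $z^n\to z_0\ne0$. By Lemma~\ref{lem:compact} a subsequence of $\varphi^t(z^n)$ converges on $[0,\infty)$ to a solution starting at $z_0$, and it satisfies $V\le0$. By Lemma~\ref{lem:char}(c), $z_0\in\mathfrak N^+$. So $\mathfrak N^+$ is closed, and $\mathfrak N^+\cap S$ is compact.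
\end{proof}

\begin{lemma}[finite time]\label{lem:finite}
There is $\tau=\tau(k,\beta)>0$ such that every $z\in\mathfrak N^+\setminus\{0\}$ reaches the origin within time $2\tau\lambda(z)$.
\end{lemma}

\begin{proof}
We claim that there is $\tau$ such that each $z\in\mathfrak N^+\cap S$ has $\lambda(\varphi^t(z))\le\frac12$ for some $t\in[0,\tau]$. Otherwise there are $z^n\in\mathfrak N^+\cap S$ with $\lambda(\varphi^t(z^n))>\frac12$ on $[0,n]$. By Lemma~\ref{lem:compact} a subsequence converges to a solution on $[0,\infty)$ with $V\le0$ and $\lambda\ge\frac12$, contrary to Lemma~\ref{lem:lyap}(ii).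

By \eqref{eq:equivariance}, starting from any $z\in\mathfrak N^+\setminus\{0\}$ the value of $\lambda$ is at least halved within time $\tau\lambda(z)$. Iterating, $\lambda$ is arbitrarily small at times not exceeding $\tau\lambda(z)\sum_{n\ge0}2^{-n}=2\tau\lambda(z)$, so by continuity the origin is reached by then.
\end{proof}

\section{The varieties have dimension $k$}\label{sec:dim}

So far $\mathfrak N^+$ could be small. We show that it is a graph over the $x$-space $\mathbb R^k$. That there is at most one point over each $x$ follows from \eqref{eq:diff}.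

\begin{lemma}[strict monotonicity]\label{lem:mono}
If $z\ne w$ are in $\mathfrak N^+$, then $V(z-w)=\langle\psi_z-\psi_w,x_z-x_w\rangle<0$. If $z\ne w$ are in $\mathfrak N^-$, then $V(z-w)>0$.
\end{lemma}

\begin{proof}
Let $z,w\in\mathfrak N^+$ and $V(z-w)\ge0$. By \eqref{eq:diff} the function $V(\varphi^t(z)-\varphi^t(w))$ is nondecreasing on $[0,\infty)$, and by Lemma~\ref{lem:finite} it is $0$ for large $t$. So it vanishes identically, and by \eqref{eq:diff} the $x_1$-components, that is, the $(k+1)$-st coordinates, agree for all $t\ge0$. Differentiating, the coordinates $k+1,\dots,2k$ agree. The difference of the first coordinates has $k$-th derivative $0$, so it is a polynomial of degree less than $k$ on $[0,\infty)$. It vanishes for large $t$, hence identically, and $z=w$. For $\mathfrak N^-$ use \eqref{eq:NR} and \eqref{eq:Vsym}.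
\end{proof}

For existence we solve \eqref{eq:fuller} on $[0,T]$ with free endpoint. The adjoint function then has $\psi(T)=0$, so $V=0$ at time $T$ and $V\le0$ before. Letting $T\to\infty$ we obtain a solution with $V\le0$ for all times, as Lemma~\ref{lem:char}(c) requires, provided that $\psi(0)$ stays bounded. This is shown by rescaling.

\begin{lemma}\label{lem:graph}
For each $x\in\mathbb R^k$ there is exactly one $\psi=:\Phi(x)$ with $(\psi,x)\in\mathfrak N^+$, and $\Phi:\mathbb R^k\to\mathbb R^k$ is continuous. Thus $\mathfrak N^+$ is the graph of a continuous map over $\mathbb R^k$, and so is $\mathfrak N^-$.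
\end{lemma}

\begin{proof}
\emph{Uniqueness.} Two points with equal $x$ have $V(z-w)=0$; apply Lemma~\ref{lem:mono}.

\emph{A finite horizon problem.} Fix $x^0\in\mathbb R^k$ and $T>0$. On the set $\mathcal U_T=\{u\in L^2(0,T):\beta\le u\le1\}$ consider $J(u)=\frac12\int_0^Tx_1^2\,dt$, where $\dot x_i=x_{i+1}$, $\dot x_k=u$, $x(0)=x^0$. The set is convex, closed and bounded, hence weakly compact, and $J$ is convex and continuous, hence weakly lower semicontinuous. So a minimizer $u$ exists; let $x$ be its state. For $v\in\mathcal U_T$ let $y(0)=0$, $\dot y_i=y_{i+1}$, $\dot y_k=v-u$. The derivative of $J(u+\varepsilon(v-u))$ at $\varepsilon=0^+$ is nonnegative: $\int_0^Tx_1y_1\ge0$. Define $\psi$ by $\dot\psi_1=x_1$, $\dot\psi_i=-\psi_{i-1}$, $\psi(T)=0$. As in the proof of Lemma~\ref{lem:identities}, $\frac d{dt}\langle\psi,y\rangle=x_1y_1+\psi_k(v-u)$. Since $\langle\psi,y\rangle=0$ at $0$ and at $T$,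
\[
\int_0^T\psi_k(v-u)\,dt=-\int_0^Tx_1y_1\,dt\le0\qquad\text{for all }v\in\mathcal U_T .
\]
Choosing for $v$ a pointwise maximizer of $\psi_kv$, we see that $u=1$ a.e. where $\psi_k>0$ and $u=\beta$ a.e. where $\psi_k<0$. So $z^T=(\psi,x)$ is a solution on $[0,T]$ with $V(z^T(T))=0$, and hence $V(z^T)\le0$ on $[0,T]$.

\emph{$z^T(0)$ stays bounded as $T\to\infty$.} Suppose that $T_n\to\infty$ and $\lambda_n=\lambda(z^{T_n}(0))\to\infty$. Put
\[
w^n(s)=\mathfrak g_{1/\lambda_n}z^{T_n}(\lambda_ns),\qquad s\in[0,c_n],\quad c_n=T_n/\lambda_n .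
\]
These are solutions with $w^n(0)\in S$ and $V(w^n)\le0$. The $x$-part of $w^n(0)$ tends to $0$, since $x^0$ is fixed and all weights are positive; the $\psi$-part of $w^n(c_n)$ is $0$. Pass to a subsequence with $w^n(0)\to w_0\in S$ and $c_n\to c\in[0,\infty]$; then $x(w_0)=0$. If $c=0$, then $|w^n(c_n)-w^n(0)|\to0$ by Lemma~\ref{lem:growth}, so $\psi(w_0)=0$ and $w_0=0\notin S$, a contradiction. If $c>0$, a further subsequence converges to a solution $w$ on $[0,c)$ with $w(0)=w_0$ and $V(w)\le0$. But $V(w_0)=0$ because $x(w_0)=0$, and $V(w)$ is nondecreasing, so $V(w)\equiv0$ and $w\equiv0$ by Lemma~\ref{lem:lyap}(i). Again $w_0=0$, a contradiction.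

\emph{Existence.} Hence $z^{T_n}(0)\to z_0$ for some $T_n\to\infty$, with $x(z_0)=x^0$, and by Lemma~\ref{lem:compact} a limit solution on $[0,\infty)$ starts at $z_0$ and has $V\le0$. So $z_0=0$ or, by Lemma~\ref{lem:char}(c), $z_0\in\mathfrak N^+$.

\emph{Continuity.} The graph $\mathfrak N^+$ is closed, so it suffices that $\Phi$ is locally bounded. If $x^n\to x$ and $|\Phi(x^n)|\to\infty$, then $\lambda_n=\lambda(\Phi(x^n),x^n)\to\infty$, and the points $\mathfrak g_{1/\lambda_n}(\Phi(x^n),x^n)$ of the compact set $\mathfrak N^+\cap S$ accumulate at a point of this set with $x=0$. By uniqueness this point is $0\notin S$, a contradiction.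

Finally, $R$ changes only signs of coordinates, so $\mathfrak N^-=R\mathfrak N^+$ is also a graph over the $x$-space.
\end{proof}

\section{Chattering, and the role of $\beta<0$}\label{sec:chatter}

\begin{lemma}\label{lem:chatter}
Every nontrivial trajectory in $\mathfrak N^\pm$ is chattering, except, for odd $k$ only, the two trajectories in each of $\mathfrak N^{\pm}$ with constant control $u\equiv1$ and $u\equiv\beta$ on the interval where they are nonzero. In particular both varieties contain chattering trajectories.
\end{lemma}

\begin{proof}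
Let a nontrivial trajectory in $\mathfrak N^+$ reach $0$ at time $b$, which is finite by Lemma~\ref{lem:finite}. If its switches accumulate at $b$, it is chattering. If they do not, then $u$ equals a constant $u_0\in\{1,\beta\}$ a.e.\ on some $(b-\varepsilon,b)$. As $z(b)=0$, there
\begin{equation}\label{eq:const}
z_1(t)=u_0\frac{(t-b)^{2k}}{(2k)!},\qquad\text{so }z_1>0\text{ if }u_0=1,\quad z_1<0\text{ if }u_0=\beta .
\end{equation}
By \eqref{eq:sys}, $u_0=1$ requires $(-1)^kz_1<0$ and $u_0=\beta$ requires $(-1)^kz_1>0$. For even $k$ both contradict \eqref{eq:const}, so every trajectory is chattering. For odd $k$ both are consistent with it, and by uniqueness \eqref{eq:const} holds for all $t<b$; such a trajectory has no switches, so it is not chattering. Conversely, for odd $k$ formula \eqref{eq:const} does define trajectories in $\mathfrak N^+$.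

Thus the trajectories in $\mathfrak N^+$ that are not chattering cover, apart from $0$, at most two curves $\{\mathfrak g_\mu p:\mu>0\}$. Their projections to the $x$-space are two smooth curves, which do not cover $\mathbb R^k\setminus\{0\}$ since $k\ge2$. By Lemma~\ref{lem:graph}, $\mathfrak N^+$ contains further trajectories, and these are chattering. For $\mathfrak N^-$ reverse time.
\end{proof}

This is the only place where $k\ge2$ matters for Theorem~\ref{thm:main}: for $k=1$ the two constant-control branches are all of $\mathfrak N^+\setminus\{0\}$ (Figure~\ref{fig:k1}).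

\begin{proposition}\label{prop:beta}
If $0\le\beta<1$, then $z_1$ has at most $2k$ sign changes along every trajectory of \eqref{eq:sys}. So there is no chattering trajectory, and the conjecture fails.
\end{proposition}

\begin{proof}
Of a trajectory we use only that it is absolutely continuous, that $\dot z_i=z_{i+1}$ for $i<2k$, and that $\dot z_{2k}\ge0$ a.e. For $\beta\ge0$ this holds for every solution of \eqref{eq:sys}, also in the sense of Filippov and also when it is continued by $0$.

Say that $f$ has at least $n$ sign changes if there are $t_0<\dots<t_n$ with $f(t_{i-1})f(t_i)<0$ for $1\le i\le n$. Then by the mean value theorem $f'$ takes, between $t_{i-1}$ and $t_i$, a value of the sign of $f(t_i)-f(t_{i-1})$. These $n$ signs alternate, so $f'$ has at least $n-1$ sign changes. Hence, if $f'$ has at most $n$ sign changes, $f$ has at most $n+1$. Now $z_{2k}$ is nondecreasing and has at most one sign change, so $z_{2k-1}$ has at most two, and finally $z_1$ has at most $2k$. In particular there are at most $2k$ switches.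
\end{proof}

\section{Angular convergence}\label{sec:angular}

\begin{proof}[Proof of Theorem~\ref{thm:main}]
Lemmas~\ref{lem:closed}, \ref{lem:finite}, \ref{lem:graph} and~\ref{lem:chatter}, with reversal, give all statements on $\mathfrak N^\pm$ and their trajectories. A trajectory outside $\mathfrak N^+\cup\mathfrak N^-$ does not reach $0$ in either direction, by definition of $\mathfrak N^\pm$, so it is nonzero on $\mathbb R$. It remains to prove \eqref{eq:angular}, and by reversal only for $t\to+\infty$. We use only that $z_0=z(0)\ne 0$ is not in $\mathfrak N^+$.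

By Lemma~\ref{lem:char}(d), $\lambda(z(t))\to\infty$ as $t\to\infty$. Suppose that $\operatorname{dist}(\pi(z(t_n)),\mathfrak N^-\cap S)\ge\varepsilon>0$ for some $t_n\to\infty$. We look at the trajectory from $t_n$ backward, at scale $\lambda_n=\lambda(z(t_n))$:
\[
y^n(s)=\mathfrak g_{1/\lambda_n}z(t_n+\lambda_ns),\qquad s\in[-c_n,0],\quad c_n=t_n/\lambda_n .
\]
These are solutions with
\[
y^n(0)=\pi(z(t_n))\in S,\qquad y^n(-c_n)=\mathfrak g_{1/\lambda_n}z_0\to0,\qquad V(y^n(s))\ge V(y^n(-c_n))=\lambda_n^{-(2k+1)}V(z_0)\to0 .
\]
Pass to a subsequence with $y^n(0)\to y_0\in S$ and $c_n\to c\in[0,\infty]$. If $c=0$, then $|y^n(0)-y^n(-c_n)|\to0$ by Lemma~\ref{lem:growth}, so $y_0=0\notin S$, a contradiction. So $c>0$, and by Lemma~\ref{lem:compact} a further subsequence converges locally uniformly on $(-c,0]$ to a solution $y$ with $y(0)=y_0$ and $V(y)\ge0$.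

If $c<\infty$, the $y^n$ have a common Lipschitz constant $L$, and $|y^n(s)|\le|y^n(-c_n)|+L(s+c_n)$ yields $|y(s)|\le L(s+c)$, so $y(s)\to0$ as $s\downarrow-c$. As $y$ coincides with $\varphi^s(y_0)$ as long as it is nonzero, the backward trajectory of $y_0$ reaches $0$, and $y_0\in\mathfrak N^-$. If $c=\infty$, then $V(y)\ge0$ on $(-\infty,0]$, and $y_0\in\mathfrak N^-$ by Lemma~\ref{lem:char}.

In both cases $\pi(z(t_n))\to y_0\in\mathfrak N^-\cap S$ along the subsequence, a contradiction.
\end{proof}

\begin{theorem}[classification and uniqueness]\label{thm:class}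
Each nontrivial trajectory is of exactly one of three types: in $\mathfrak N^+$, in $\mathfrak N^-$, or outside both. The chattering trajectories are exactly the nontrivial trajectories in $\mathfrak N^\pm$, minus the two constant-control trajectories in each of $\mathfrak N^\pm$ when $k$ is odd. If $(\mathfrak N_1^+,\mathfrak N_1^-)$ is any pair of unions of trajectories satisfying the conjecture, then $\mathfrak N_1^\pm=\mathfrak N^\pm$ up to inclusion of the point $0$.
\end{theorem}

\begin{proof}
The first statement is $\mathfrak N^+\cap\mathfrak N^-=\{0\}$. If switches of a trajectory accumulate at $t_*$, then it vanishes at $t_*$ by Lemma~\ref{lem:unique}(i), so it reaches or leaves the origin and lies in $\mathfrak N^+$ or $\mathfrak N^-$. Together with Lemma~\ref{lem:chatter} this is the second statement.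

For the third, $\mathfrak N_1^\pm\setminus\{0\}\subset\mathfrak N^\pm$ because the trajectories in $\mathfrak N_1^\pm$ approach the origin. Suppose a nontrivial trajectory $z$ lies in $\mathfrak N^+$ but not in $\mathfrak N_1^+$. It is not in $\mathfrak N_1^-\subset\mathfrak N^-\cup\{0\}$ either, so it would have to tend angularly to $\mathfrak N_1^-$ in forward time. But until $z(t)$ is absorbed at $0$, where $\pi$ is undefined, $\pi(z(t))$ stays in the compact set $\mathfrak N^+\cap S$, which has positive distance from the compact set $\mathfrak N^-\cap S\supset\pi(\mathfrak N_1^-\setminus\{0\})$. This is impossible. The argument for $\mathfrak N^-$ is symmetric.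
\end{proof}

\section{Optimal synthesis and Lipschitz structure}\label{sec:synthesis}

Let $W(x)$ be the infimum of $\frac12\int_0^\infty x_1^2\,dt$ over all admissible state trajectories of \eqref{eq:fuller} starting at $x$, i.e.\ over all measurable controls with values in $[\beta,1]$.

\begin{theorem}[optimal synthesis]\label{thm:synthesis}
The infimum $W(x)$ is a minimum, attained by the $x$-component of the trajectory in $\mathfrak N^+$ starting at $(\Phi(x),x)$. The function $W$ is $C^1$ and strictly convex, and $\Phi=-\nabla W$.
\end{theorem}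

\begin{proof}
Let $z=(\psi,x)$ be the trajectory in $\mathfrak N^+$ (possibly $z\equiv 0$) with $x(0)=x^0$, so $\psi(0)=\Phi(x^0)$, and let $\tilde x$ be admissible with control $\tilde u$ and $\tilde x(0)=\tilde x^0$. As $u$ maximizes $\psi_kv$,
\[
\tfrac d{dt}\langle\psi,\tilde x-x\rangle=x_1(\tilde x_1-x_1)+\psi_k(\tilde u-u)\le\tfrac12\tilde x_1^2-\tfrac12x_1^2 .
\]
Since $\psi$ and $x$ vanish after a finite time, integration gives
\[
\tfrac12\int_0^\infty\tilde x_1^2\,dt\ \ge\ \tfrac12\int_0^\infty x_1^2\,dt-\langle\Phi(x^0),\tilde x^0-x^0\rangle .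
\]
With $\tilde x^0=x^0$ this shows that $x$ is optimal. (After it arrives at $0$ its control is $0\in[\beta,1]$.) Taking for $\tilde x$ the optimal trajectory from $\tilde x^0$ we get $W(\tilde x^0)\ge W(x^0)-\langle\Phi(x^0),\tilde x^0-x^0\rangle$. Combining this with the same inequality with roles exchanged,
\[
0\le W(\tilde x^0)-W(x^0)+\langle\Phi(x^0),\tilde x^0-x^0\rangle\le\langle\Phi(x^0)-\Phi(\tilde x^0),\tilde x^0-x^0\rangle=o(|\tilde x^0-x^0|),
\]
since $\Phi$ is continuous. So $\nabla W=-\Phi$, which is continuous and, by Lemma~\ref{lem:mono}, strictly monotone; hence $W$ is $C^1$ and strictly convex.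
\end{proof}

\begin{theorem}[regularity]\label{thm:lip}
$\mathfrak N^\pm$ are graphs of globally Lipschitz maps over $k$-dimensional linear subspaces of $\mathbb R^{2k}$, hence bi-Lipschitz to $\mathbb R^k$. More precisely, $z\mapsto x-\psi$ maps $\mathfrak N^+$, and $z\mapsto x+\psi$ maps $\mathfrak N^-$, bi-Lipschitz onto $\mathbb R^k$.
\end{theorem}

\begin{proof}
Let $P(z)=x-\psi$ and $Q(z)=x+\psi$. For $z,w\in\mathfrak N^+$, with $\Delta\psi$, $\Delta x$ the differences, Lemma~\ref{lem:mono} gives
\[
|P(z)-P(w)|^2=|\Delta x|^2+|\Delta\psi|^2-2V(z-w)\ge|z-w|^2 .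
\]
In particular the continuous map $x\mapsto x-\Phi(x)$ of $\mathbb R^k$ satisfies $|(x-\Phi(x))-(\tilde x-\Phi(\tilde x))|\ge|x-\tilde x|$. So it is injective and proper. Its image is open by invariance of domain and closed by properness, hence all of $\mathbb R^k$. Thus $P:\mathfrak N^+\to\mathbb R^k$ is a bijection, Lipschitz as a linear map and with Lipschitz inverse. The orthogonal projection of $(\psi,x)$ to $\{\psi=-x\}$ is $\frac12(\psi-x,x-\psi)$, which corresponds to $P$, and $Q$ corresponds in the same way to the orthogonal complement $\{\psi=x\}$. Since $|Q(z)-Q(w)|^2=|P(z)-P(w)|^2+4V(z-w)\le|P(z)-P(w)|^2$, $\mathfrak N^+$ is a Lipschitz graph over $\{\psi=-x\}$. For $\mathfrak N^-$ the sign of $V(z-w)$ is opposite and $P$, $Q$ exchange roles.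
\end{proof}

\section{Growth and rate of convergence}\label{sec:rates}

\begin{theorem}[growth]\label{thm:growth}
There are $0<c<C$ depending only on $k,\beta$ such that every trajectory not in $\mathfrak N^+$ satisfies $ct\le\lambda(z(t))\le Ct$ for all large $t$. Likewise $c|t|\le\lambda(z(t))\le C|t|$ as $t\to-\infty$ for every trajectory not in $\mathfrak N^-$.
\end{theorem}

\begin{proof}
By reversal we may consider $t\to+\infty$. Lemma~\ref{lem:growth} gives the upper bound, with $C=2C_0$. For the lower bound we show that $\lambda$ grows linearly on $\mathfrak N^-$, that it at least doubles in a controlled time near $\mathfrak N^-$, and we iterate.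

\emph{Growth on $\mathfrak N^-$.} By the mirror of Lemma~\ref{lem:finite}, each $w'\in\mathfrak N^-\setminus\{0\}$ left the origin at most $2\tau\lambda(w')$ time units earlier. Let $w\in\mathfrak N^-\cap S$ and $t\ge0$. For $0\le s\le t$ the point $\varphi^s(w)$ is nonzero, as $V(\varphi^s(w))\ge V(w)>0$. So going back from $w'=\varphi^t(w)$ one meets no zero for at least time $t$, and $\lambda(\varphi^t(w))\ge t/(2\tau)$. Put $t_1=8\tau$; then $\lambda(\varphi^{t_1}(w))\ge4$.

\emph{Growth near $\mathfrak N^-$.} The map $(s,y)\mapsto\varphi^s(y)$ is continuous at points of $[0,t_1]\times(\mathfrak N^-\cap S)$: if $y_n\to w\in\mathfrak N^-\cap S$, every subsequence of $\varphi^{s}(y_n)$ has, by Lemma~\ref{lem:compact}, a further subsequence converging locally uniformly on $[0,\infty)$ to a solution from $w$, and by Lemma~\ref{lem:unique}(ii) this solution is $\varphi^s(w)$, which never vanishes for $s\ge0$. Since $[0,t_1]\times(\mathfrak N^-\cap S)$ is compact and $\lambda(\varphi^s(w))>0$ on it, there are $\delta,c_1>0$ depending only on $k,\beta$ such that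
\begin{equation}\label{eq:near}
y\in S,\ \operatorname{dist}(y,\mathfrak N^-\cap S)<\delta\quad\Longrightarrow\quad\lambda(\varphi^s(y))\ge c_1\ (0\le s\le t_1),\quad\lambda(\varphi^{t_1}(y))\ge2 .
\end{equation}

\emph{Iteration.} Let $z$ be a trajectory not in $\mathfrak N^+$ and write $\lambda(t)=\lambda(z(t))$. If $z$ lies in $\mathfrak N^-$, then $\pi(z(t))\in\mathfrak N^-\cap S$ for large $t$; otherwise Theorem~\ref{thm:main} applies. So there is $s_0>0$ such that $z(t)\ne0$ and $\operatorname{dist}(\pi(z(t)),\mathfrak N^-\cap S)<\delta$ for $t\ge s_0$. Put $s_{n+1}=s_n+t_1\lambda(s_n)$. By \eqref{eq:near} and \eqref{eq:equivariance}, $\lambda(s_{n+1})\ge2\lambda(s_n)$, so $s_n\to\infty$ and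
\[
s_{n+1}-s_0=t_1\sum_{j\le n}\lambda(s_j)\le2t_1\lambda(s_n).
\]
For $t\in[s_n,s_{n+1}]$ this gives $\lambda(t)\ge c_1\lambda(s_n)\ge\frac{c_1}{2t_1}(t-s_0)$. So $c=\frac{c_1}{4t_1}$ works for $t\ge2s_0$ (decreasing $c_1$ if necessary so that $c<C$).
\end{proof}

To measure the rate we need a function that vanishes exactly on $\mathfrak N^-$ and does not increase along trajectories. The difference identity \eqref{eq:diff} suggests
\[
F(z)=\sup_{w\in\mathfrak N^-}\bigl(-V(z-w)\bigr).
\]
For the lower bound we use the Hamiltonian
\[
H=\sum_{i<k}\psi_ix_{i+1}+\max(\psi_k,\beta\psi_k)-\tfrac12x_1^2 .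
\]
Two distances of $\pi(z(t))$ occur below: the Euclidean distance to the whole variety $\mathfrak N^-$, and the larger, angular distance to $\pi(\mathfrak N^-\setminus\{0\})=\mathfrak N^-\cap S$.

\begin{theorem}[rate]\label{thm:rate}
\begin{enumerate}
\item[(i)] $F$ is finite and $\ge0$, vanishes exactly on $\mathfrak N^-$, satisfies $F(\mathfrak g_\lambda z)=\lambda^{2k+1}F(z)$, and is nonincreasing along trajectories.
\item[(ii)] For every trajectory and all $t\ge0$ with $z(t)\ne0$,
\[
\operatorname{dist}\bigl(z(t),\mathfrak N^-\bigr)\le\sqrt{2F(z(0))},\qquad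
\operatorname{dist}\bigl(\pi(z(t)),\mathfrak N^-\bigr)\le\sqrt{2F(z(0))}\;\lambda(z(t))^{-(k+\frac12)} .
\]
\item[(iii)] For trajectories not in $\mathfrak N^+$, as $t\to\infty$,
\[
\operatorname{dist}\bigl(\pi(z(t)),\mathfrak N^-\bigr)=O\bigl(t^{-(k+\frac12)}\bigr),\qquad
\operatorname{dist}\bigl(\pi(z(t)),\pi(\mathfrak N^-\setminus\{0\})\bigr)=O\bigl(t^{-1-\frac1{2k}}\bigr).
\]
\item[(iv)] $H$ is constant along trajectories. If $H\ne0$ on a trajectory, then $\operatorname{dist}(\pi(z(t)),\mathfrak N^-)\ge c'|H|\,t^{-2k}$ for all large $t$, with $c'=c'(k,\beta)>0$.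
\end{enumerate}
The mirrored statements hold for $t\to-\infty$ and $\mathfrak N^+$.
\end{theorem}

By (ii), a trajectory outside $\mathfrak N^+$ escapes to infinity while staying within a bounded Euclidean distance of $\mathfrak N^-$. For $k=1$ this is the horizontal shift $c$ of the parabolas in Section~\ref{sec:small}.

\begin{proof}
(i) \emph{Finiteness.} By compactness and Lemma~\ref{lem:char}, $v_0=\min_{\mathfrak N^-\cap S}V>0$, so $V(w)\ge v_0\lambda(w)^{2k+1}$ on $\mathfrak N^-$. For $w\in\mathfrak N^-$,
\begin{align*}
-V(z-w)&=-V(z)-V(w)+\langle\psi_z,x_w\rangle+\langle\psi_w,x_z\rangle\\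
&\le-V(z)-v_0\lambda(w)^{2k+1}+\sum_{j=1}^{2k}\lambda(z)^{2k+1-j}\lambda(w)^j,
\end{align*}
because the two scalar products consist of the products $\pm z_jw_{2k+1-j}$, and $|z_j|\le\lambda(z)^{2k+1-j}$, $|w_{2k+1-j}|\le\lambda(w)^j$. The right side is bounded above in $\lambda(w)\ge0$. Homogeneity follows from \eqref{eq:Vsym} and the invariance of $\mathfrak N^-$.

\emph{Distance.} By Theorem~\ref{thm:lip} there is $w\in\mathfrak N^-$ with $x_w+\psi_w=x_z+\psi_z$. Then $\Delta\psi=-\Delta x$ for $z-w=(\Delta\psi,\Delta x)$, and
\begin{equation}\label{eq:distF}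
|z-w|^2=2|\Delta x|^2=-2V(z-w)\le2F(z).
\end{equation}
So $F\ge0$, $\operatorname{dist}(z,\mathfrak N^-)^2\le2F(z)$, and $F(z)=0$ implies $z=w\in\mathfrak N^-$. Conversely, for $z\in\mathfrak N^-$ Lemma~\ref{lem:mono} gives $-V(z-w)\le0$ for all $w\in\mathfrak N^-$, with equality for $w=z$, so $F(z)=0$.

\emph{Monotonicity.} Let $z$ be a trajectory, $r<t$ and $w\in\mathfrak N^-$. Then $s\mapsto\varphi^{s-t}(w)$ on $[r,t]$ is a solution in $\mathfrak N^-$ ending at $w$. By \eqref{eq:diff},
\[
-V(z(t)-w)\le-V\bigl(z(r)-\varphi^{r-t}(w)\bigr)\le F(z(r)),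
\]
and the supremum over $w$ gives $F(z(t))\le F(z(r))$.

(ii) The first inequality follows from \eqref{eq:distF} and monotonicity. The second follows from \eqref{eq:distF} at $\pi(z(t))$, since $F(\pi(z(t)))=\lambda(z(t))^{-(2k+1)}F(z(t))$.

(iii) The first estimate is (ii) with Theorem~\ref{thm:growth}. For the second we have to project the nearest point to $S$, and $\rho$ is only H\"older continuous. Let $z'\in S$, $w'\in\mathfrak N^-$, $|z'-w'|\le\delta$ with $\delta\leq 1$ small. The exponents $p=2/(2k+1-i)$ in $\rho$ lie in $[1/k,2]$. For $p\le1$ we have $\bigl||a|^p-|b|^p\bigr|\le|a-b|^p$, and for $p>1$ the function $|a|^p$ is locally Lipschitz. Hence $|\rho(w')-1|\le C\delta^{1/k}$. For small $\delta$ the numbers $\rho(w')$ lie in $[\frac12,\frac32]$, where each $\rho^{-(2k+1-i)/2}$ is Lipschitz in $\rho$, so $w'\ne0$, $|\pi(w')-w'|\le C\delta^{1/k}$ and $|\pi(w')-z'|\le C\delta^{1/k}$ with new constants $C$. With $z'=\pi(z(t))$, $w'$ a nearest point of the closed set $\mathfrak N^-$, and $\delta=O(t^{-(k+1/2)})$, this is $O(t^{-1-1/(2k)})$.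

(iv) Along a trajectory, a.e.\ where $z\ne0$, $H=\sum_{i<k}\psi_ix_{i+1}+\psi_ku-\frac12x_1^2$ with $u$ locally constant, and
\[
\dot H=x_1x_2-\sum_{i=2}^{k-1}\psi_{i-1}x_{i+1}+\sum_{i=1}^{k-2}\psi_ix_{i+2}+\psi_{k-1}u-\psi_{k-1}u-x_1x_2=0 .
\]
Where $z$ is continued by $0$ we have $H=0$. As $H$ is locally Lipschitz in $z$, it is Lipschitz along trajectories on bounded intervals, hence constant. The weights of $\psi_i$ and $x_i$ are $k+i$ and $k+1-i$, so $H(\mathfrak g_\lambda z)=\lambda^{2k}H(z)$. On $\mathfrak N^\pm$ we have $H=0$, since these trajectories reach the origin. Let $L$ be a Lipschitz constant of $H$ on a ball about $0$ of radius greater than $2\max_{y\in S}|y|$. As $0\in\mathfrak N^-$, a point $w\in\mathfrak N^-$ nearest to $y=\pi(z(t))$ has $|w|\le2|y|$. Hence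
\[
|H|\,\lambda(z(t))^{-2k}=|H(\pi(z(t)))-H(w)|\le L\operatorname{dist}\bigl(\pi(z(t)),\mathfrak N^-\bigr).
\]
A trajectory with $H\ne0$ is in neither variety, and $\lambda(z(t))\le Ct$ for large $t$ by Theorem~\ref{thm:growth}. So $c'=L^{-1}C^{-2k}$ works.

The mirrored statements follow by applying the above to the reversed trajectory $Rz(-t)$. There $F\circ R$ takes the place of $F$; it vanishes exactly on $\mathfrak N^+$ and is nondecreasing along trajectories. Moreover $H\circ R=H$, because in each product $\psi_ix_{i+1}=\pm z_{k+1-i}z_{k+1+i}$ the indices have equal parity, $\psi_k=\pm z_1$ is fixed by $R$, and $x_1$ enters only through $x_1^2$.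
\end{proof}

\begin{thebibliography}{1}
\bibitem{book} A printed mathematics book (source of the conjecture on the saddle structure of Fuller's system).
\end{thebibliography}

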